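# Recursively saturated recursive fields are algebraically closed

## The theorem, and the words in it

**Theorem A.** Let $K$ be an infinite field that is isomorphic to a recursive field and is $\exists$-recursively saturated. Then $K$ is algebraically closed of infinite transcendence degree. In particular, every infinite recursive field that is recursively saturated is algebraically closed of infinite transcendence degree.

**Theorem B.** For an infinite recursive field $K$ the following are equivalent:

1. $K$ is recursively saturated;
2. $K$ is $\exists$-recursively saturated;
3. $K$ is algebraically closed of infinite transcendence degree.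

In each characteristic exactly one isomorphism type of such fields occurs. "Existential" in (2) cannot be replaced by "quantifier-free".

Now the vocabulary. Fields are structures in the language of rings, and the transcendence degree is taken over the prime field.

**Definition (recursive field).** A field $K$ is *recursive* if its underlying set is a recursive set of natural numbers and its addition and multiplication are recursive functions.

For instance, $\mathbb Q$ becomes a recursive field when we code reduced fractions by numbers, and so does $\mathbb Q(x_0,x_1,\dots)$. In a recursive field we can also compute $-x$ and $x^{-1}$, by search. The truth of a quantifier-free formula about given elements is decidable. If an existential formula about given elements is true, we find witnesses by searching through $K$; if it is false, the search never stops.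

**Definition (recursive saturation).** $K$ is *recursively saturated* if for every finite tuple $\bar a$ in $K$ and every recursive set $p(x,\bar y)$ of first-order formulas such that $p(x,\bar a)$ is finitely satisfiable in $K$ (each finite subset is satisfied by some element of $K$), some single element of $K$ satisfies all of $p(x,\bar a)$. We then say that $p(x,\bar a)$ is realized.

**Definition (existential).** An *existential* formula is $\exists\bar z\,\theta$ with $\theta$ quantifier-free. $K$ is *$\exists$-recursively saturated* if the condition above holds for all recursive sets $p$ of existential formulas. A subset of $K^n$ is *existential* if an existential formula with finitely many parameters from $K$ defines it; a map is existential if its graph is.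

Renaming bound variables and pulling quantifiers to the front shows that existential formulas are closed under $\wedge,\vee,\exists$, effectively and up to equivalence. They are not closed under negation, and this will govern many details. The set of nonzero squares is existential: $\exists z\,(z\ne0\wedge x=z^2)$. Images of existential sets under existential maps are existential. A family of existential sets is *uniformly* existential if a defining formula, over one fixed finite tuple of parameters, can be computed from the index.

Here is a type that fails. In the field $\mathbb R_{\mathrm{alg}}$ of real algebraic numbers take $p(x)=\{\exists z\,(x-n=z^2):n\in\mathbb N\}$. It is recursive, consists of existential formulas, and its first $s+1$ members are satisfied by $x=s$. A realization would exceed every natural number, and there is none in $\mathbb R_{\mathrm{alg}}$.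

Both hypotheses on $K$ matter. A finite field realizes every finitely satisfiable type (pick a finite conjunction that defines a set of least size; every formula of the type holds on all of that set), and it is not algebraically closed. And an $\omega$-saturated elementary extension of $\mathbb R$ is infinite and recursively saturated, but $-1$ is not a square in it. So infinitude and recursiveness must both be used.

Throughout, $\mathcal C$ denotes the class of infinite $\exists$-recursively saturated fields that are isomorphic to a recursive field. Since $\exists$-recursive saturation is invariant under isomorphism, we assume that $K\in\mathcal C$ is itself recursive whenever we compute.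

## Finite and cofinite definable sets: the proof of Theorem B from Theorem A

Implication (1)⇒(2) is trivial and (2)⇒(3) is Theorem A. The rest is short, and we do it first because it shows what realizing a type amounts to when definable sets are small or large.

**Step 1: (3)⇒(1).** Let $F$ be the prime field and let $p(x,\bar a)$ be finitely satisfiable in $K$. By quantifier elimination for algebraically closed fields, each formula of $p(x,\bar a)$ is equivalent in $K$ to a Boolean combination of polynomial equations in $x$ over $F(\bar a)$. Such an equation has finitely many solutions or is satisfied by everything, so each formula defines a finite or cofinite subset of $K$.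

Suppose some finite conjunction of formulas of $p(x,\bar a)$ defines a finite set. Among all finite conjunctions choose one defining a set $D$ of least cardinality. $D$ is nonempty by finite satisfiability. For any $\theta$ in $p(x,\bar a)$, the set $D\cap\theta(K)$ is again defined by a finite conjunction, so it has at least $|D|$ elements, so $D\subseteq\theta(K)$. Every element of $D$ realizes the type.

Otherwise every formula of the type defines a cofinite set. If $x$ is transcendental over $F(\bar a)$, a polynomial equation over $F(\bar a)$ holds at $x$ only if it is the zero equation; so all such $x$ satisfy the same Boolean combinations. There are infinitely many such $x$, because the transcendence degree of $K$ is infinite. So each of our cofinite sets contains one of them, hence all of them, and any $x$ transcendental over $F(\bar a)$ realizes $p(x,\bar a)$.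

**Step 2: one isomorphism type per characteristic.** A recursive field is countable, so a field as in (3) has transcendence degree $\aleph_0$, and by Steinitz two algebraically closed fields of the same characteristic and transcendence degree $\aleph_0$ are isomorphic. For existence, $F(x_0,x_1,\dots)$ has a recursive presentation, and by Rabin's theorem (M. O. Rabin, *Computable algebra, general theory and theory of computable fields*, Trans. AMS 95 (1960)) every recursive field has a recursive algebraic closure. This closure satisfies (3).

**Step 3: quantifier-free types are not enough.** The field $K=\mathbb Q(x_0,x_1,\dots)$ has a recursive presentation and is not algebraically closed. A quantifier-free formula over $\bar a$ is already a Boolean combination of polynomial equations over $\mathbb Q(\bar a)$, so it defines a finite or cofinite set, and $K$ has infinite transcendence degree over $\mathbb Q(\bar a)$. The argument of Step 1 applies word for word: $K$ realizes every finitely satisfiable set $p(x,\bar a)$ of quantifier-free formulas, although it fails (3).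

So all the work is in Theorem A. By Step 3, the proof must use types with existential quantifiers.

## R.e. types, finite extensions, transcendental elements

**Lemma 1.** Let $K\in\mathcal C$.

(a) Any r.e. set $p(x_1,\dots,x_n,\bar y)$ of existential formulas with $p(\bar x,\bar a)$ finitely satisfiable in $K$ is realized in $K$.

(b) Every finite extension $L$ of $K$ is in $\mathcal C$.

(c) $K$ has infinite transcendence degree over its prime field.

*Proof of (a).* The purpose is to free us from two restrictions: "recursive" and "one variable".

Let $n=1$. If $p$ is empty there is nothing to do; otherwise let $\theta_0,\theta_1,\dots$ be a recursive enumeration of $p$, perhaps with repetitions. Let $\theta_n'$ be the existential formula obtained from $\theta_n$ by replacing its quantifier-free matrix by the conjunction of $n+1$ copies of it. It is equivalent to $\theta_n$ and has length $>n$. So a formula of length $l$ lies in $\{\theta'_n:n\in\mathbb N\}$ iff it is one of $\theta_0',\dots,\theta_l'$. The set $\{\theta_n'\}$ is therefore recursive, and it is realized.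

Let $n>1$. The formulas $\exists x_2\cdots\exists x_n\bigwedge_{i\le s}\theta_i(x_1,\dots,x_n,\bar a)$, $s\in\mathbb N$, form (up to effective equivalence) an r.e. set of existential formulas in $x_1$. It is finitely satisfiable, because the $s$-th formula implies the earlier ones. By the case $n=1$ some $b_1$ realizes it. This says exactly that $\{\bigwedge_{i\le s}\theta_i(b_1,x_2,\dots,x_n,\bar a):s\in\mathbb N\}$ is finitely satisfiable in the $n-1$ variables $x_2,\dots,x_n$. Use induction on $n$, with $b_1$ added to the parameters.

*Proof of (b).* Choose a $K$-basis of $L$ with $d$ elements, and let $\bar c$ be the structure constants. Then $L\cong K^d$ with addition and multiplication given by polynomials over $\bar c$. Coding $d$-tuples by numbers makes this an infinite recursive field. A polynomial equation over $L$ becomes a conjunction of $d$ polynomial equations over $K$, a quantifier over $L$ becomes $d$ quantifiers over $K$. So existential formulas over $L$ translate effectively into existential formulas over $K$ in $d$-tuples of variables, with $\bar c$ among the parameters. A recursive type of existential formulas in one variable over $L$ becomes an r.e. type in $d$ variables over $K$; apply (a).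

*Proof of (c).* Suppose the finite tuple $\bar a$ is a transcendence basis of $K$ over its prime field $F$. Let $G$ be the set of integer polynomials $g(\bar Y,X)$ such that $g(\bar a,z)\ne0$ for some $z\in K$. It is r.e. The type $\{g(\bar a,x)\ne0:g\in G\}$ is finitely satisfiable: for $g_1,\dots,g_s\in G$ the product of the $g_i(\bar a,X)$ is a nonzero polynomial in $K[X]$, and $K$ is infinite. Let $x$ realize it. If $x$ were algebraic over $F(\bar a)$, a nonzero polynomial over $F(\bar a)$ would vanish at $x$. Clearing denominators we may write it as $g(\bar a,X)$ with $g$ an integer polynomial; it is nonzero and $K$ is infinite, so $g\in G$, which contradicts $g(\bar a,x)=0$. So $x$ is transcendental over $F(\bar a)$, a contradiction. $\square$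

Part (c), with empty $\bar a$, already shows that an algebraic closure of $\mathbb Q$ is not recursively saturated: the type says "$x$ is a root of no nonzero integer polynomial".

## Binary trees of existential sets

The recursive presentation of $K$ enters through computability theory. Recall that disjoint r.e. sets $A,B\subseteq\mathbb N$ are *recursively inseparable* if no recursive $f:\mathbb N\to\{0,1\}$ is $1$ on $A$ and $0$ on $B$. Such sets exist: with $\varphi_e$ the $e$-th partial recursive function, let $A=\{e:\varphi_e(e)=0\}$ and $B=\{e:\varphi_e(e)=1\}$. If $f=\varphi_e$ separated them, then $f(e)=0$ would give $e\in A$ and $f(e)=1$, while $f(e)=1$ would give $e\in B$ and $f(e)=0$.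

**Lemma 2 (trees).** Let $K\in\mathcal C$. There is no recursive family $(\varphi_\sigma(\bar x,\bar y))_{\sigma\in2^{<\omega}}$ of existential formulas and finite tuple $\bar b$ such that the sets $X_\sigma=\varphi_\sigma(K,\bar b)$ satisfy for all $\sigma$
$$X_\sigma\neq\emptyset,\qquad X_{\sigma0}\cup X_{\sigma1}\subseteq X_\sigma,\qquad X_{\sigma0}\cap X_{\sigma1}=\emptyset .$$

*Proof.* Saturation would give points lying on prescribed branches, and a point computes its own branch; so we prescribe a branch that cannot be computed.

Let $A,B$ be recursively inseparable, with recursive increasing approximations by finite sets $A_s,B_s$. Let $P_s$ be the set of $\sigma\in2^s$ with $\sigma(i)=1$ for all $i<s$ in $A_s$ and $\sigma(i)=0$ for all $i<s$ in $B_s$. It is nonempty since $A\cap B=\emptyset$. Put $\theta_s=\bigvee_{\sigma\in P_s}\varphi_\sigma(\bar x,\bar b)$, an existential formula.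

If $\sigma\in P_s$ and $s'<s$, then $\sigma|s'\in P_{s'}$, because $A_{s'}\subseteq A_s$ and $B_{s'}\subseteq B_s$. Also $X_\sigma\subseteq X_{\sigma|s'}$. So any point of $X_\sigma$ satisfies $\theta_0,\dots,\theta_s$. Hence $\{\theta_s:s\in\mathbb N\}$ is finitely satisfiable, and by Lemma 1(a) some $\bar x$ realizes it.

Two distinct nodes of equal length have disjoint sets, since they lie below distinct siblings $\tau0,\tau1$. So for each $s$ exactly one $\sigma_s\in2^s$ has $\bar x\in X_{\sigma_s}$, and $\sigma_s\in P_s$ because $\theta_s$ holds. By nestedness $\sigma_s|s'=\sigma_{s'}$ for $s'<s$. We compute $\sigma_s$ by searching over all $\sigma\in2^s$ for a witness of $\varphi_\sigma(\bar x,\bar b)$. So $f=\bigcup_s\sigma_s$ is recursive. If $i\in A$, then $i\in A_s$ for some $s>i$, and $f(i)=\sigma_s(i)=1$; likewise $f=0$ on $B$. This contradicts inseparability. $\square$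

**Example (real closed fields, by intervals).** Let $K$ be real closed. The order is existential: $x\ge0$ iff $x$ is a square. Let $X_\emptyset=[0,1)$, and let $X_{\sigma0},X_{\sigma1}$ be the left and right half of $X_\sigma$, again half-open with dyadic endpoints. These sets are nonempty, nested, with disjoint siblings and uniformly existential. So no real closed field is in $\mathcal C$.

The next form of the lemma needs only two maps.

**Lemma 3.** Let $K\in\mathcal C$. There are no nonempty existential $D\subseteq K^n$ and injective existential maps $h_0,h_1:D\to D$ with $h_0(D)\cap h_1(D)=\emptyset$.

*Proof.* For $\sigma\in2^s$ let $h_\sigma=h_{\sigma_0}\circ\dots\circ h_{\sigma_{s-1}}$ and $X_\sigma=h_\sigma(D)$. These sets are nonempty and uniformly existential (quantify over the intermediate points). We have $X_{\sigma i}=h_\sigma(h_i(D))\subseteq h_\sigma(D)$, and $X_{\sigma0}\cap X_{\sigma1}=\emptyset$ because $h_\sigma$ is injective. This contradicts Lemma 2. $\square$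

**Example (real closed fields, by two maps).** Let $K$ be real closed and $D$ the set of positive elements. Put $h_0(x)=x+1$ and $h_1(x)=x/(x+1)=1-1/(x+1)$. Both are injective, $h_0(D)\subseteq(1,\infty)$ and $h_1(D)\subseteq(0,1)$. So Lemma 3 excludes real closed fields again. The same two maps will finish the proof for an arbitrary $K$.

## Endomorphisms with finite kernel

**Lemma 4.** Let $K\in\mathcal C$, let $G$ be $(K,+)$ or $K^\times$, and let $f:G\to G$ be an endomorphism given by a polynomial, with $\ker f$ finite. Then $[G:f(G)]\le|\ker f|$.

*Proof.* We write $G$ additively. Let $N_n=\ker f^n$; it is finite, as the fibres of $f^n$ have at most $|\ker f|^n$ elements. The $N_n$ increase with $n$, so $N=\bigcup_nN_n$ is a subgroup.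

**Step 1: $G=f(G)+N$.** The aim is to use a missing coset as a second branch. Suppose $c\in G$ is not in $f(G)+N$. Put $f_0(x)=f(x)$, $f_1(x)=c+f(x)$, $f_\sigma=f_{\sigma_0}\circ\dots\circ f_{\sigma_{s-1}}$ and $X_\sigma=f_\sigma(G)$. These sets are nonempty, uniformly existential, and $X_{\sigma i}\subseteq X_\sigma$. Suppose $x\in X_{\sigma0}\cap X_{\sigma1}$ with $|\sigma|=s$. Then $x=f_\sigma(z)=f_\sigma(z')$ with $z\in f(G)$ and $z'\in c+f(G)$. Since $f_i(y)-f_i(y')=f(y-y')$ for $i=0,1$, we get $0=f_\sigma(z)-f_\sigma(z')=f^s(z-z')$, so $z-z'\in N$. Hence $c\in z'+f(G)\subseteq z+N+f(G)=f(G)+N$, a contradiction. So siblings are disjoint, which contradicts Lemma 2.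

**Step 2: counting.** By Step 1 every coset of $f(G)$ has a representative in $N$. If there were more than $|\ker f|$ cosets, then some $N_n$ with $n\ge1$ would contain more than $|\ker f|$ elements pairwise incongruent modulo $f(G)$, hence modulo $f(N_n)$; note that $f(N_n)\subseteq N_{n-1}\subseteq N_n$. But
$$|N_n/f(N_n)|=\frac{|N_n|}{|f(N_n)|}=|N_n\cap\ker f|\le|\ker f| ,$$
a contradiction. $\square$

For squaring on $\mathbb Q^\times$ the kernel is $\{\pm1\}$, while distinct primes lie in distinct cosets of the squares; so Lemma 4 excludes $\mathbb Q$. For squaring on $\mathbb R_{\mathrm{alg}}^\times$, however, index and kernel both have size $2$. So Lemma 4 yields finite index but does not give surjectivity, and this is the gap that remains.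

## Theorem A from two statements about finite index

The gap is filled by these two propositions, proved in the sections that follow.

**Proposition 5.** Let $K\in\mathcal C$ and let $H\le(K,+)$ be existential of finite index. Then $H=K$.

**Proposition 6.** Let $K\in\mathcal C$ and let $H\le K^\times$ be existential of finite index. Then $H=K^\times$.

*Proof of Theorem A from Lemmas 1, 4 and Propositions 5, 6.* Let $K\in\mathcal C$.

**Step 1: surjectivity over every finite extension.** Let $L$ be any finite extension of $K$; then $L\in\mathcal C$ by Lemma 1(b).

If $\operatorname{char}K=p>0$, Frobenius on $(L,+)$ has trivial kernel, so it is onto by Lemma 4: $L$ is perfect. The map $\wp(x)=x^p-x$ on $(L,+)$ has kernel $\mathbb F_p$, so $\wp(L)$ has finite index by Lemma 4. It is an existential subgroup, so $\wp(L)=L$ by Proposition 5.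

For each prime $q\neq\operatorname{char}K$, the map $x\mapsto x^q$ on $L^\times$ has finite kernel, so $(L^\times)^q$ has finite index by Lemma 4. It is existential, so $(L^\times)^q=L^\times$ by Proposition 6.

**Step 2: no cyclic extensions, hence none at all.** Suppose $K$ is not algebraically closed. As $K$ is perfect, it has a proper finite Galois extension $E$. Let $q$ be a prime dividing $[E:K]$. By Cauchy's theorem $\mathrm{Gal}(E/K)$ has an element of order $q$; let $L$ be its fixed field. Then $E/L$ is cyclic of degree $q$.

If $q=\operatorname{char}K$, Artin–Schreier theory says $E=L(\alpha)$ with $\alpha^q-\alpha\in L\setminus\wp(L)$, which contradicts $\wp(L)=L$.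

If $q\ne\operatorname{char}K$, let $L'=L(\zeta_q)$ with $\zeta_q$ a primitive $q$-th root of unity. The degree $[E\cap L':L]$ divides $q$ and is at most $[L':L]\le q-1$, so $E\cap L'=L$. Hence $EL'/L'$ is cyclic of degree $q$, and by Kummer theory $EL'=L'(b^{1/q})$ with $b\in L'^\times\setminus(L'^\times)^q$. But $L'$ is a finite extension of $K$, so $(L'^\times)^q=L'^\times$ by Step 1, a contradiction.

So $K$ is algebraically closed, and its transcendence degree is infinite by Lemma 1(c). The second sentence of Theorem A follows because recursive saturation implies $\exists$-recursive saturation. $\blacksquare$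

## Additive subgroups: a tree of coset patterns

*Proof of Proposition 5.* We record in which coset of many dilates of $H$ a point lies. If the record carries unboundedly much information, it gives a tree; if not, $H$ contains a large subspace.

Let $c_1,\dots,c_r$ represent the cosets of $H$. Let $k=\mathbb Q$ in characteristic $0$, and $k=\mathbb F_p(t)$ with $t\in K$ transcendental over $\mathbb F_p$ in characteristic $p$ (Lemma 1(c)). Thus $k$ is an infinite subfield of $K$. Let $a_0,a_1,\dots$ be a recursive enumeration of $k^\times$, each $a_i$ given as a quotient $P/Q$ of integers, respectively of integer polynomials in $t$. Let $I_n=\bigcap_{i<n}a_iH$, a subgroup of finite index.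

**Case 1: the indices $[K:I_n]$ are bounded.** Then the decreasing sequence $I_n$ is eventually constant, so $I=\bigcap_{a\in k^\times}aH$ equals some $I_n$ and has finite index. Multiplying by $b\in k^\times$ permutes the groups $aH$, so $bI=I$, and $I$ is a $k$-subspace. The quotient $K/I$ is a finite vector space over the infinite field $k$, so it is $0$. Hence $K=I\subseteq H$.

**Case 2: the indices are unbounded.** For $x\in K$ let $\kappa_i(x)=j$ iff $x\in a_i(H+c_j)$. This is existential, uniformly in $i,j$: for $a_i=P/Q$ say $\exists h\,(h\in H\wedge Qx=P(h+c_j))$. For given $x$ exactly one $j$ works, so $\kappa_i(x)$ can be computed by search. Let $R_n\subseteq\{1,\dots,r\}^n$ be the set of patterns $(\kappa_i(x))_{i<n}$ that occur, and $R=\bigcup_nR_n$, an r.e. set.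

Two points have the same pattern of length $n$ iff their difference lies in every $a_iH$, $i<n$, that is, in $I_n$. So $R_n$ corresponds bijectively to the cosets of $I_n$, and for $n'>n$ each $\rho\in R_n$ has exactly $[I_n:I_{n'}]$ extensions in $R_{n'}$. Since the indices are unbounded, every $\rho\in R$ has two different extensions in $R$ of equal length, and they can be found by search. Starting with the empty pattern we get a recursive map $\sigma\mapsto\rho_\sigma\in R$ such that $\rho_{\sigma0},\rho_{\sigma1}$ are distinct extensions of $\rho_\sigma$ of equal length. The sets $X_\sigma=\{x:x\text{ has pattern }\rho_\sigma\}$ are nonempty, nested, uniformly existential, with disjoint siblings. This contradicts Lemma 2. $\square$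

## Multiplicative subgroups: the pattern function $\chi$, and where the tree stops

Now let $H\le K^\times$ be existential of finite index, and suppose for the rest of the notes, towards a contradiction, that $r=[K^\times:H]\ge2$. The natural thing is to copy the last proof. Dilations are useless, because the coset of $bx$ is determined by that of $x$. So we must move $x$ by maps that ignore the multiplication, such as $x\mapsto x+b$. It is convenient to allow all Möbius maps, so we fix the following setting.

**The setting.** Let $c_1=1,c_2,\dots,c_r$ represent the cosets of $H$, and fix $a\in K^\times\setminus H$. Let $k$ be the subfield generated by a finite tuple $\bar t$ consisting of $a$ and, in characteristic $p$, an element transcendental over $\mathbb F_p$. So $k$ is infinite and $a\in k$. Let $Z=\mathbb P^1(K)$, identified with $\{(x,1):x\in K\}\cup\{(1,0)\}\subseteq K^2$, and let $\Gamma=PGL_2(k)$ act on $Z$ by Möbius maps. The matrix with rows $(\alpha,\beta)$ and $(\gamma,\delta)$ takes $(x,y)\in Z$ to $(x',y')\in Z$ iff $(\alpha x+\beta y)y'=(\gamma x+\delta y)x'$. So the graphs are quantifier-free definable, uniformly in the matrix entries; entries given as quotients of integer polynomials in $\bar t$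 may be multiplied by a common denominator. Define
$$\chi:Z\to\{0,1,\dots,r\},\qquad \chi(x)=j\ \text{ if }x\in c_jH,\qquad \chi(0)=\chi(\infty)=0 .$$

Let $\mathcal B$ be the Boolean algebra of subsets of $Z$ generated by the sets $g\chi^{-1}(j)$ with $g\in\Gamma$, $0\le j\le r$. It is $\Gamma$-invariant. For fixed $g$ the sets $g\chi^{-1}(j)$ partition $Z$ into finitely many existential sets. So the algebra generated by finitely many $g$ has as its atoms finite intersections of such sets, and every member of it is a finite union of them. Hence
$$\text{every member of }\mathcal B\text{ is existential.}\qquad(1)$$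
In particular the complement of a member is existential, although existential sets are not closed under complement in general. For a real closed $K$ with $H$ the positive elements, $\chi^{-1}(0)=\{0,\infty\}$, the other two values give the positive and the negative elements, and the members of $\mathcal B$ are finite unions of points of $\mathbb P^1(k)$ and open arcs with endpoints in $\mathbb P^1(k)$.

**Where the tree stops.** Consider patterns $\rho$ that record $\chi(\gamma x)$ for finitely many $\gamma\in\Gamma$. In Proposition 5 every realized pattern split further, because patterns were cosets and all cosets look alike. Here no group structure makes the pattern sets look alike. If $\rho(\gamma)=0$ for some $\gamma$, the points with pattern $\rho$ lie in $\gamma^{-1}\{0,\infty\}$, so there are at most two, and splitting soon ends. For other patterns, nothing so far says that they split, so we have no recursive tree to feed to Lemma 2. The two maps of the real closed example do not carry over either: $x\mapsto x+1$ maps $H$ into $H$ when $H$ is the set of positive elements, but in general we know nothing about the coset of $x+1$.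

What replaces the homogeneity is a measure. Either $\mathcal B$ carries a $\Gamma$-invariant finitely additive probability measure, or we can cut and reassemble pieces until Lemma 3 applies. With a measure, we no longer need every pattern to split. We need pattern sets to have small measure, and then we can find a point whose pattern disagrees with each recursive function, which is absurd since the pattern of a point is recursive.

## An invariant measure on $\mathcal B$

**Claim 1.** There is a $\Gamma$-invariant finitely additive probability measure $m$ on $\mathcal B$.

*Proof.* Let $V$ be the real span of the functions $1_X$, $X\in\mathcal B$, on $Z$, and let $U\subseteq V$ be the span of all $1_{gX}-1_X$ with $g\in\Gamma$, $X\in\mathcal B$. An invariant measure is a positive normalized functional on $V$ that kills $U$; the obstruction is an element of $U$ that is bounded below by a positive number.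

**Step 1: if no $u\in U$ has $\inf u>0$, the measure exists.** Applying the assumption to $u$ and $-u$ gives $\inf u\le0\le\sup u$ for all $u\in U$. Also $1\notin U$. On $U\oplus\mathbb R1$ define the functional $u+c\mapsto c$. It is dominated by the sublinear functional $v\mapsto\sup v$, as $\sup(u+c)=c+\sup u\ge c$. By Hahn–Banach it extends to a linear $m:V\to\mathbb R$ with $m(v)\le\sup v$. Replacing $v$ by $-v$, also $m(v)\ge\inf v$. So $m(X):=m(1_X)\in[0,1]$ and $m(Z)=1$. Additivity follows from linearity, and invariance because $m$ vanishes on $U$.

**Step 2: otherwise, an integral inequality.** Let $u=\sum\alpha_i(1_{g_iX_i}-1_{X_i})$ be a finite sum with $\inf u>0$. Changing each $\alpha_i$ slightly changes $u$ uniformly little, so we may take the $\alpha_i$ rational and nonzero, and after scaling, integral. Since $-(1_{gX}-1_X)=1_{g^{-1}(gX)}-1_{gX}$, we may take them positive, and by repeating terms, all equal to $1$. Now $u$ is integer valued and positive, so for some $N\ge1$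
$$\sum_{i=1}^N1_{g_iX_i}\ \ge\ 1+\sum_{i=1}^N1_{X_i}\quad\text{on }Z.\qquad(2)$$

**Step 3: an injection that makes room for a copy of $Z$.** Let $W=\bigsqcup_{i=1}^NX_i\times\{i\}$, where the indices $0,1,\dots,N$ are coded by distinct elements of $K$; so $W\subseteq K^3$. For $z\in Z$ put
$$I(z)=\{i:z\in X_i\},\qquad J(z)=\{i:z\in g_iX_i\}.$$
By (2), $|J(z)|\ge|I(z)|+1$. Let $j_z:\{0\}\cup I(z)\to J(z)$ be the order-preserving injection onto the first $|I(z)|+1$ elements of $J(z)$. Note that $W\sqcup(Z\times\{0\})$ consists of the pairs $(z,i)$ with $i\in\{0\}\cup I(z)$. Define
$$h:W\sqcup(Z\times\{0\})\to W,\qquad h(z,i)=(g_j^{-1}z,\,j)\quad\text{with }j=j_z(i).$$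
It is well defined, since $z\in g_jX_j$ means $g_j^{-1}z\in X_j$. It is injective: from $(w,j)$ we recover $z=g_jw$, and then $i$, since $j_z$ is injective. It is existential: for each of the finitely many values $(I,J)$ of $(I(z),J(z))$, the set of $z$ with that value lies in $\mathcal B$, so is existential by (1), and on it $h$ is given by a fixed Möbius map for each $i$.

**Step 4: contradiction with Lemma 3.** For $l\ge0$ let $\iota_l(z)=h^l(h(z,0))$. Each $\iota_l:Z\to W$ is injective. For $l<l'$ the images of $\iota_l$ and $\iota_{l'}$ are disjoint: cancelling $h^l$, a common point would give a common point of $h(Z\times\{0\})$ and $h(W)$, which are disjoint because $h$ is injective. So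
$$h_0(z,i)=\iota_i(z),\qquad h_1(z,i)=\iota_{N+i}(z)\qquad(1\le i\le N)$$
are injective existential maps $W\to W$ with disjoint images, and $W\supseteq\iota_0(Z)\ne\emptyset$. This contradicts Lemma 3, so the situation of Step 2 does not occur. $\square$

We fix such an $m$.

## The group $\Gamma'$ has no proper subgroup of finite index

Let $\Gamma'$ be the image of $SL_2(k)$ in $\Gamma$.

**Claim 2.** $\Gamma'$ has no proper subgroup of finite index.

*Proof.* Taking the preimage in $SL_2(k)$ and then its normal core, it suffices to show that a normal subgroup $\Lambda$ of finite index in $SL_2(k)$ is all of $SL_2(k)$. Write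
$$u(b)=\begin{pmatrix}1&b\\0&1\end{pmatrix},\qquad l(b)=\begin{pmatrix}1&0\\b&1\end{pmatrix},\qquad A=\{b\in k:u(b)\in\Lambda\}.$$

**Step 1: $A=k$.** $A$ is a subgroup of finite index in $(k,+)$. Conjugating $u(b)$ by $\mathrm{diag}(s,s^{-1})$ gives $u(s^2b)$, so $s^2A\subseteq A$ for $s\in k^\times$. Let $S$ be the ring of finite sums of elements $\pm s^2$, $s\in k$; then $SA\subseteq A$. If $\operatorname{char}k\ne2$, then $S=k$, because $x=\left(\frac{x+1}2\right)^2-\left(\frac{x-1}2\right)^2$. If $\operatorname{char}k=2$, then $S$ is the subfield of squares, which is isomorphic to $k$. In both cases $S$ is an infinite field and $k/A$ is a finite $S$-vector space, hence $0$.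

**Step 2: unipotents generate.** In the same way all $l(b)$ are in $\Lambda$. The matrices $u(b),l(b)$ generate $SL_2(k)$: for a matrix of determinant $1$ with lower left entry $\gamma\neq0$,
$$\begin{pmatrix}\alpha&\beta\\\gamma&\delta\end{pmatrix}=u\!\left(\tfrac{\alpha-1}\gamma\right)l(\gamma)\,u\!\left(\tfrac{\delta-1}\gamma\right)$$
(three entries are checked directly, the fourth is forced by the determinant), and if $\gamma=0$, multiplying on the left by $l(1)$ gives lower left entry $\alpha\ne0$. So $\Lambda=SL_2(k)$. $\square$

## Almost every point is fixed in $\chi$ by each element of $\Gamma'$

**Claim 3.** For all $g_0\in\Gamma'$: $m(\{x\in Z:\chi(g_0x)\ne\chi(x)\})=0$.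

*Proof.* Let $C=\{x\in Z:\chi(g_0x)\neq\chi(x)\}$. It is the union of the sets $\chi^{-1}(i)\cap g_0^{-1}\chi^{-1}(j)$ with $i\ne j$, so $C\in\mathcal B$. Suppose $m(C)\ge2^{-d}$ with $d\in\mathbb N$. Then $g_0\ne1$.

**Step 1: listing $\Gamma'$ and its patterns.** Let $\gamma_0=1,\gamma_1=g_0,\gamma_2,\dots$ be a recursive enumeration without repetition of the infinite group $\Gamma'$, each $\gamma_i$ given by a determinant-$1$ matrix whose entries are quotients of integer polynomials in $\bar t$. This exists: whether a denominator is nonzero at $\bar t$, whether the determinant is $1$, and whether two matrices agree up to sign (which is equality in $\Gamma'$) are all decided by computing in $K$. Products and inverses in $\Gamma'$ are computable in the same way. The conditions $\chi(\gamma_ix)=j$ are existential, uniformly in $i,j$, over finitely many parameters.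

Let $F_n=\{\gamma_0,\dots,\gamma_n\}$ for $n\ge1$. For $\rho:F_n\to\{0,\dots,r\}$ let
$$X_\rho=\{x\in Z:\chi(\gamma x)=\rho(\gamma)\text{ for all }\gamma\in F_n\}\in\mathcal B .$$

**Step 2: a combinatorial reason for $X_\rho$ to be small.** Call $\rho$ *$M$-good* if there are $h_1,\dots,h_M\in\Gamma'$ such that for all $i\ne j$ there are $\gamma,\gamma'\in F_n$ with
$$\gamma h_i^{-1}=\gamma'h_j^{-1}\quad\text{and}\quad\rho(\gamma)\ne\rho(\gamma').$$
In this case the sets $h_1X_\rho,\dots,h_MX_\rho$ are pairwise disjoint. Indeed, $y\in h_iX_\rho$ means $\chi(\gamma h_i^{-1}y)=\rho(\gamma)$ for all $\gamma\in F_n$. If $y$ were also in $h_jX_\rho$, the single point $\gamma h_i^{-1}y=\gamma'h_j^{-1}y$ would have the two $\chi$-values $\rho(\gamma)\ne\rho(\gamma')$. By invariance of $m$,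
$$\rho\ \ M\text{-good}\ \Longrightarrow\ m(X_\rho)\le 1/M.\qquad(3)$$

*Example.* Every $\rho$ with $\rho(1)\ne\rho(g_0)$ is $2$-good: take $h_1=1$, $h_2=g_0$, $\gamma=1$, $\gamma'=g_0$. So $X_\rho$ and $g_0X_\rho$ are disjoint and $m(X_\rho)\le\frac12$. One cannot go on like this in an arbitrary group. If $\Gamma'$ were replaced by $\mathbb Z$ and $\rho$ were a restriction of $n\mapsto n\bmod2$, then among any $h_1,h_2,h_3$ two have the same parity, and $\gamma-h_i=\gamma'-h_j$ forces $\rho(\gamma)=\rho(\gamma')$; so no such $\rho$ is $3$-good. The trouble is a function with finite orbit, and Claim 2 excludes it for $\Gamma'$.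

**Step 3: for every $M\ge1$ there is $n\ge1$ such that every $\rho$ on $F_n$ with $\rho(1)\ne\rho(g_0)$ is $M$-good.** Extensions of $M$-good functions are $M$-good, so the functions $\rho$ on the sets $F_n$ with $\rho(1)\ne\rho(g_0)$ that are not $M$-good form a finitely branching tree under extension. If the statement failed, the tree would be infinite, and König's lemma would give $f:\Gamma'\to\{0,\dots,r\}$ with $f(1)\ne f(g_0)$ and no $f|F_n$ $M$-good.

Let $\Gamma'$ act on functions by $(h\cdot f)(g)=f(gh)$; this is a left action. Suppose $h_1\cdot f,\dots,h_M\cdot f$ were distinct. For $i\neq j$ choose $g_{ij}$ with $f(g_{ij}h_i)\ne f(g_{ij}h_j)$. Then $\gamma=g_{ij}h_i$ and $\gamma'=g_{ij}h_j$ satisfy $\gamma h_i^{-1}=g_{ij}=\gamma'h_j^{-1}$ and $f(\gamma)\ne f(\gamma')$. For $n$ so large that $F_n$ contains these finitely many elements, $f|F_n$ is $M$-good, a contradiction. So $f$ has fewer than $M$ translates, and its stabilizer has finite index. By Claim 2 the stabilizer is $\Gamma'$. So $f(h)=(h\cdot f)(1)=f(1)$ for all $h$, contradicting $f(1)\neq f(g_0)$.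

**Step 4: such an $n$ is computable from $M$.** For each $n$ there are finitely many $\rho$ on $F_n$, and $M$-goodness is witnessed by finite data that can be checked by computing in $\Gamma'$. Search through all $n$ and all data until some $n$ is found for which every $\rho$ on $F_n$ with $\rho(1)\ne\rho(g_0)$ is seen to be $M$-good. By Step 3 the search ends; call the result $n(M)$.

**Step 5: a type that avoids every recursive pattern.** Let $\Phi_0,\Phi_1,\dots$ be an effective list of all partial recursive functions $\mathbb N\to\{0,\dots,r\}$, and let $n_e=n(2^{e+d+2})$. Whenever $\Phi_e$ converges on $0,\dots,n_e$, define $\rho_e:F_{n_e}\to\{0,\dots,r\}$ by $\rho_e(\gamma_i)=\Phi_e(i)$. Consider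
$$p(x)=\{x\in C\}\cup\{x\in Z\setminus X_{\rho_e}:\ e\text{ with }\Phi_e(0),\dots,\Phi_e(n_e)\text{ all convergent}\},$$
where $x$ stands for a pair of variables. It is an r.e. set of existential formulas over finitely many parameters: $C\in\mathcal B$ is existential by (1), and for $x\in Z$ the condition $x\notin X_{\rho_e}$ says that $\chi(\gamma_ix)=j$ for some $i\le n_e$ and some $j\ne\rho_e(\gamma_i)$.

It is finitely satisfiable. If $\rho_e(1)=\rho_e(g_0)$, then any $x\in X_{\rho_e}$ has $\chi(x)=\chi(g_0x)$, so $X_{\rho_e}\cap C=\emptyset$ and nothing is removed from $C$. Otherwise $\rho_e$ is $2^{e+d+2}$-good, and $m(X_{\rho_e})\le2^{-e-d-2}$ by (3). As $\sum_e2^{-e-d-2}=2^{-d-1}$, removing finitely many of the $X_{\rho_e}$ from $C$ leaves a set of measure at least $2^{-d}-2^{-d-1}>0$, which is nonempty.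

**Step 6: contradiction.** By Lemma 1(a) some $x\in Z$ realizes $p$. The function $i\mapsto\chi(\gamma_ix)$ is recursive: its value is found by search among the existential conditions $\chi(\gamma_ix)=j$, $0\le j\le r$, exactly one of which is true. So it is $\Phi_e$ for some $e$. Then $\Phi_e$ is total, $\rho_e$ is defined, and $\chi(\gamma_ix)=\rho_e(\gamma_i)$ for all $i\le n_e$, that is, $x\in X_{\rho_e}$. But $p$ says $x\notin X_{\rho_e}$. $\square$

## The maps $x+1$ and $x/(x+1)$ finish Proposition 6

*End of the proof of Proposition 6.* The two maps of the real closed example now force almost every point into $H$.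

**Step 1: $\{0,\infty\}$ is null.** The set $\{0,\infty\}=\chi^{-1}(0)$ is in $\mathcal B$. The group $\Gamma$ is $2$-transitive on the infinite set $\mathbb P^1(k)$: the invertible matrix with columns $v,w$ takes $\infty=(1,0)$ and $0=(0,1)$ to the points of $v$ and $w$. So $\{0,\infty\}$ has infinitely many pairwise disjoint $\Gamma$-translates, all of the same measure, and hence $m(\{0,\infty\})=0$.

**Step 2: $m(H)=1$.** The maps $x\mapsto x+1$ and $x\mapsto x/(x+1)$ are given by $u(1)$ and $l(1)$, so they are in $\Gamma'$. By Claim 3 and Step 1, outside a null set belonging to $\mathcal B$ every $x$ satisfies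
$$x\ne0,\infty,\qquad\chi(x+1)=\chi(x),\qquad\chi\!\left(\frac x{x+1}\right)=\chi(x).$$
For such $x$ we have $\chi(x)\ne0$, so $\chi(x+1)\neq0$ and $x+1\ne0$. The last equation says that $x/(x+1)$ and $x$ lie in the same coset of $H$, so $x+1\in H$. Then $\chi(x)=\chi(x+1)=1$, so $x\in H$. Since $H=\chi^{-1}(1)\in\mathcal B$, we get $m(H)=1$.

**Step 3: two disjoint sets of measure $1$.** The map $x\mapsto ax$ is in $\Gamma$, because $a\in k^\times$. So $m(aH)=m(H)=1$. But $a\notin H$ gives $aH\cap H=\emptyset$, so $m(Z)\ge2$, contradicting $m(Z)=1$. Hence $r=1$ and $H=K^\times$. $\square$

This proves Proposition 6. With Proposition 5, proved before, the derivation of Theorem A is complete, and so is that of Theorem B. $\blacksquare$
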